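# A locally compact, non-discrete affine plane whose line pencils are not compact

## 1. Topological affine planes, pencils, completions, and local fields

**Definition 1 (affine plane).** An affine plane $\mathcal A=(P,\mathcal L)$ consists of a set $P$ of points and a set $\mathcal L$ of lines, which are subsets of $P$. Call two lines parallel if they are equal or disjoint. The axioms are: two distinct points $u,v$ lie on exactly one line $u\vee v$; through each point there is exactly one parallel to a given line; there are three non-collinear points.

From these axioms one gets the textbook facts we use. Parallelism is an equivalence relation. Two non-parallel lines $\ell,m$ meet in exactly one point $\ell\wedge m$. Every line has at least two points. There are at least three parallel classes, since the three sides of a triangle are pairwise non-parallel.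

*Example.* For a field $K$, take $P=K\times K$ with the vertical lines $\{x\}\times K$ and the graphs $y=ax+c$. Here $a$ (or $\infty$ for verticals) is the slope, and parallel means equal slope.

**Definition 2 (topological affine plane).** An affine plane is a topological affine plane if $P$ (the point space) and $\mathcal L$ (the line space) carry Hausdorff topologies such that the following operations are continuous on their domains: joining two distinct points, intersecting two non-parallel lines, and drawing through a point the parallel to a given line. The plane is called locally compact, connected, or non-discrete if both $P$ and $\mathcal L$ have the respective property (locally compact, connected, not discrete).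

*Example.* Let $K=\mathbb R$ or $K=\mathbb Q_p$. Let $P_2(K)$ be the projective plane whose points and lines are the nonzero vectors $u,f\in K^3$ up to scalars, with $[u]$ on $[f]$ if and only if $f\cdot u=0$. Give both sets the quotient topology from $K^3\setminus\{0\}$. They are Hausdorff, because the quotient map is open and proportionality is a closed relation. They are compact, because each vector can be scaled to have maximum norm $1$ and the vectors of maximum norm $1$ form a compact set. Joining is $[u]\vee[v]=[u\times v]$ and intersecting is $[f]\wedge[g]=[f\times g]$, so both are continuous. Remove the line $\ell_\infty$ with equation "third coordinate $=0$". What remains is the affine plane over $K$. Joining and intersecting are still continuous, and the parallel to $\ell$ through $p$ is $p\vee(\ell\wedge\ell_\infty)$, which is continuous too. So we have a topological affine plane. It is locally compact and non-discrete. For $K=\mathbb R$ it is connected; for $K=\mathbb Q_p$ it is not.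

**Definition 3 (line pencil).** For $p\in P$ the line pencil $\mathcal L_p$ is the set of all lines through $p$, with the subspace topology from $\mathcal L$. The line pencils are compact if $\mathcal L_p$ is compact for every $p\in P$.

*Examples.* In the planes over $\mathbb R$ and $\mathbb Q_p$ the pencil of the origin is the set $K\cup\{\infty\}$ of slopes, a projective line, and it is compact. On the other hand, take an infinite field $K$ and give $P$ and $\mathcal L$ the discrete topologies. All operations are continuous and both spaces are locally compact, but each pencil is infinite and discrete, hence not compact.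

**Definition 4 (compact projective completion).** The projective completion of $\mathcal A$ arises by adjoining one point at infinity for each parallel class, together with the line at infinity formed by these points. $\mathcal A$ has a compact projective completion if the point set and the line set of this completion can be given Hausdorff topologies such that

- the completion becomes a topological projective plane, i.e. joining distinct points and intersecting distinct lines are continuous;
- its point space and line space are compact;
- these topologies induce the given topologies on $P$ and on $\mathcal L$.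

*Example.* By the example after Definition 2, the planes over $\mathbb R$ and $\mathbb Q_p$ have the compact projective completion $P_2(K)$.

**Definition 5 (non-archimedean local field).** In these notes $F$ is a non-archimedean local field: a locally compact, non-discrete field whose topology comes from an absolute value with $|u+v|\le\max(|u|,|v|)$. We write $O=\{|z|\le1\}$, let $\pi$ be a uniformizer, and put $q=|O/\pi O|$, normalized so that $|\pi|=q^{-1}$. Thus nonzero elements have absolute value in $q^{\mathbb Z}$.

*Example.* $F=\mathbb Q_p$, $O=\mathbb Z_p$, $\pi=p$, $q=p$.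

All radii lie in $q^{\mathbb Z}$. The $r$-ball around $z$ is $z+\{|w|\le r\}$; it is compact and open. We use freely:

- (B1) If $|u|>|v|$, then $|u+v|=|u|$.
- (B2) Distinct $r$-balls are disjoint; if $r'\le r$, each $r$-ball is a union of $r'$-balls.
- (B3) For $\omega\ne0$ the map $z\mapsto g+\omega z$ maps an $r$-ball onto an $|\omega|r$-ball.
- (B4) For $0<|\mu|\le r$ an $r$-ball consists of $r/|\mu|$ cosets of $\mu O$. (The quotient of $\lambda O$, $|\lambda|=r$, by $\mu O$ has $|\lambda/\mu|$ elements.)
- (B5) Let $f$ be continuous and nowhere zero on a compact set $Z$ that is a finite union of products of two balls. By (B1), $|f|$ is locally constant. So it takes finitely many values, all in $q^{\mathbb Z}$, and it has a minimum $m>0$. By uniform continuity there is a radius $t$ such that $f$ varies by less than $m$ on every product of two $t$-balls contained in $Z$; on such a product $|f|$ is constant. (A minimum over an empty set is simply omitted.)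

**Definition 6 (topological sums of balls).** If $A$ is a topological sum (disjoint union with the sum topology) of balls of $F$, these balls are the components of $A$. Points of $A$ are identified with their coordinates in $F$, but points in different components are different points of $A$ even if their coordinates agree. A ball of $A$ is a ball contained in a component.

*Example.* In $\pi O\sqcup O$ there are two points with coordinate $0$. They are distinct and have disjoint neighborhoods.

**Two facts and the question they raise.** The following results may be quoted.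

(i) (Grundhöfer) A topological affine plane has a compact projective completion if, and only if, its line pencils are compact.

(ii) (Corollary 43.7) Every locally compact, connected affine plane has a compact projective completion.

It has been posed as an open problem whether connectedness in (ii) can be replaced by non-discreteness. Some such assumption is needed, as the discrete planes after Definition 3 show. So we ask: does every locally compact, non-discrete topological affine plane have a compact projective completion? By (i): must its line pencils be compact? The answer is no.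

**Theorem 1.** For every non-archimedean local field $F$ there is a topological affine plane with point space $P=F\times F$ and with locally compact, non-discrete Hausdorff line space, such that no line pencil is compact. The maps $(x,y)\mapsto(x,y+c)$, $c\in F$, are homeomorphisms of $P$ taking lines to lines. By (i), the plane has no compact projective completion.

**Theorem 2.** Let $\mathcal A$ be a topological affine plane with $P$ and $\mathcal L$ locally compact, and let $p\in P$.
(a) $\mathcal L_p$ is compact if and only if some compact $K\subset P\setminus\{p\}$ meets every line through $p$.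
(b) If $P$ is connected, then all line pencils are compact.

Theorem 2 is not needed for Theorem 1. We prove it first, because it shows what connectedness does.

## 2. A compact set that meets every line through $p$

**Proof of Theorem 2(a).** If $K$ exists, then $\mathcal L_p=\{p\vee k:k\in K\}$ is a continuous image of $K$, hence compact.

Conversely let $\mathcal L_p$ be compact. For each $\ell\in\mathcal L_p$ choose a point $u\in\ell\setminus\{p\}$, a line $m\neq\ell$ through $u$, and a compact neighborhood $C_\ell$ of $u$ with $p\notin C_\ell$. Since $m$ meets $\ell$ only in $u$, we have $p\notin m$, and exactly one line of $\mathcal L_p$ is parallel to $m$. Points of $\mathcal L_p$ are closed, so $\{h\in\mathcal L_p:h\text{ not parallel to }m\}$ is an open neighborhood of $\ell$ in $\mathcal L_p$. The map $h\mapsto h\wedge m$ is continuous on it and sends $\ell$ to $u$. So all $h$ in some neighborhood of $\ell$ in $\mathcal L_p$ meet $C_\ell$. Finitely many of these neighborhoods cover $\mathcal L_p$; let $K$ be the union of the corresponding sets $C_\ell$. $\square$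

**Proof of Theorem 2(b).** Let $P$ be connected. We collect four facts.

1. Each line $\ell$ is connected. Indeed, fix $m$ not parallel to $\ell$; the map sending a point to the intersection of $\ell$ with the parallel to $m$ through that point is a continuous map from $P$ onto $\ell$. Also, $\ell$ has at least two points.
2. Each line $\ell$ is closed. Let $u\notin\ell$ and choose $r\in\ell$. Then $\{u'\neq r:u'\vee r\ne\ell\}$ is open, contains $u$, and is disjoint from $\ell$.
3. Any two lines are homeomorphic: project along a direction parallel to neither (there are at least three parallel classes). The inverse is the projection back along the same direction.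
4. For $u\notin\ell$ let $\ell_u$ be the parallel to $\ell$ through $u$. Then $\ell\cong\mathcal L_u\setminus\{\ell_u\}$, via $x\mapsto u\vee x$ with inverse $h\mapsto h\wedge\ell$.

No line is compact. Otherwise all lines are compact, by fact 3. Fix a point $u$. For each $h\in\mathcal L_u$ take $\ell$ parallel to $h$ with $u\notin\ell$; by fact 4 the set $\mathcal L_u\setminus\{h\}\cong\ell$ is compact, hence closed in $\mathcal L_u$. So every point of $\mathcal L_u$ is open, and $\mathcal L_u$ is discrete. By fact 4 a line not through $u$ is then discrete; but it is connected with at least two points, a contradiction.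

Now let $U\ni p$ be open with compact closure, and put $K=\overline U\setminus U$, a compact set not containing $p$. Suppose a line $\ell\ni p$ missed $K$. Then $\ell=(\ell\cap U)\sqcup(\ell\setminus\overline U)$ with both parts open in $\ell$. As $\ell$ is connected and $p\in\ell\cap U$, we get $\ell\subset U$. So $\ell$ is a closed subset of the compact set $\overline U$, hence compact, a contradiction. Therefore $K$ meets every line through $p$, and (a) applies. $\square$

The natural plan for the question is to run this argument for non-discrete planes. It stops at the set $K=\overline U\setminus U$. In $F\times F$ every point has arbitrarily small compact open neighborhoods, for instance $U=O\times O$ at the origin; then $\overline U=U$ and $K=\varnothing$. In the classical plane over $F$ the set $\{(x,y):\max(|x|,|y|)=1\}$ does meet every line through the origin, but the reason is that points of such a line can be scaled to norm $1$. The topology of $P$ alone gives nothing of this kind. So we look for a counterexample whose points are $F\times F$ and whose slopes escape every compact set.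

## 3. Planes of graphs, and why steep lines cannot all be classical

Let $X\subset F$, let $A$ be a space of slopes, and let $N:A\times X\to F$ be a continuous function. Take as points the elements of $X\times F$. Take as lines the verticals $v_x=\{x\}\times F$ and the graphs
$$[a,c]=\{(x,N(a,x)+c):x\in X\},\qquad (a,c)\in A\times F .$$
Points $(x,y),(x',y')$ with $x\ne x'$ lie on $[a,c]$ if and only if $N(a,x)-N(a,x')=y-y'$ and $c=y-N(a,x)$. Graphs $[a,c],[a',c']$ meet over $x$ if and only if $N(a,x)-N(a',x)=c'-c$. So the geometry is governed by the following property: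

(P1) For $x\neq x'$ the map $a\mapsto N(a,x)-N(a,x')$ is a bijection $A\to F$; for $a\neq a'$ the map $x\mapsto N(a,x)-N(a',x)$ is a bijection $X\to F$.

For $A=X=F$ and $N(a,x)=ax$ this is the plane over $F$: the two maps are multiplication by $x-x'$ and by $a-a'$. We call the functions $N(a,\cdot)$ rows and the functions $N(\cdot,x)$ columns. Put
$$\Delta(a,a';x,x')=N(a,x)-N(a,x')-N(a',x)+N(a',x').\tag{1}$$
Both injectivity statements in (P1) say the same thing: $\Delta\ne0$ whenever $a\neq a'$ and $x\ne x'$. For $N(a,x)=ax$ one has $\Delta=(a-a')(x-x')$.

The slopes of the lines through a point form the set $A\cup\{\infty\}$. We want a compact neighborhood of $\infty$, say $V\cup\{\infty\}$ with $V=\{a\in F:|a|>1\}$, so that vertical lines cause no trouble. We want the rest, $A\setminus V$, to be an infinite sum of compact open pieces.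

The first thing to try is to leave the steep rows classical, $N(a,x)=ax$ for $|a|>1$ and all $x$, and to redesign the others. This cannot work. Fix $x\ne x'$. The steep rows give
$$\{a(x-x'):|a|>1\}=\{c\in F:|c|>|x-x'|\}.$$
By (P1) the remaining set $A\setminus V$ must be mapped bijectively onto the compact ball $\{|c|\le|x-x'|\}$. If the solution $a$ depends continuously on $c$, as joining requires, then $A\setminus V$ is a continuous image of that ball, hence compact. There is no room for infinitely many pieces.

The way out is to keep steep rows classical only at a small scale that shrinks as $|a|$ grows: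
$$N(a,x)=\gamma_\xi+ax\quad\text{for }x\text{ in a small ball }\xi .$$
The constants $\gamma_\xi$ are very large, and their absolute values are distinct even powers of $q$. For fixed $x\neq x'$, once $|a|$ is large, $x$ and $x'$ lie in different small balls, and $|N(a,x)-N(a,x')|=\max(|\gamma_\xi|,|\gamma_{\xi'}|)$ is an even power of $q$. The elements $c$ whose absolute value is a large odd power of $q$ are left free for other rows, and as they are unbounded, no compact set of other rows can provide them. On the other hand, a line of slope $a$ runs through a bounded part of $P$ inside a small ball of abscissas, where it is an ordinary steep line. This will save continuity at vertical lines.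

It remains to repair surjectivity in (P1). We build $N$ in countably many rounds, each on a compact product $A_n\times X_n$, keep $\Delta\neq0$ throughout, and in round $n$ add rows and columns that attain the missing values in
$$B_n=\{c\in F:|c|\le q^n\},$$
for all pairs $x,x'$ (respectively $a,a'$) that are separated at the current scale. A new row hits one prescribed small ball of values at one prescribed pair of small balls of abscissas, its target; at all other pairs of different small balls its differences are huge, with absolute values not used elsewhere, so that they cannot coincide with anything. Within one small ball, the local slope of a new row must avoid all local slopes already used there. Local slopes of rows have to stay small compared with the steep rows still to come, so we keep in reserve, at every stage, a free part of $O$ for them. Columns are easier: their local slopes in the $a$-direction may be large.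

## 4. States: the conditions carried through the induction

A state $n$ consists of a finite topological sum $A_n$ of balls of $F$, a finite union $X_n\subset F$ of cosets of $O$, a map $N:A_n\times X_n\to F$, and numbers $s_n\in\{q^{-j}:j\ge 0\}$ and $l_n\in\{0,1,2,\dots\}$, such that:

- (S1) There is a finite partition of $A_n$ into balls $\alpha$ such that for each $\alpha$ and each $s_n$-ball $\xi\subset X_n$ we have $N(a,x)=\gamma+\kappa a+\beta x+\mu ax$ on $\alpha\times\xi$, with constants depending on $(\alpha,\xi)$ and $\mu\ne0$.
- (S2) $\Delta(a,a';x,x')\neq0$ whenever $a\ne a'$ and $x\neq x'$.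
- (S3) For every $s_n$-ball $\xi\subset X_n$: $|d_\xi(a)|\le q^{l_n}$ for all $a\in A_n$, and $O\not\subseteq d_\xi(A_n)$. (The function $d_\xi$ is defined next.)
- (S4) $q^{l_n}s_n\ge q^n$.

By (S1), for $x,x'\in\xi$ we have $N(a,x)-N(a,x')=d_\xi(a)(x-x')$ with $d_\xi:A_n\to F$ continuous ($d_\xi=\beta+\mu a$ on $\alpha$). For $a,a'\in\alpha$ we have $N(a,x)-N(a',x)=e_\alpha(x)(a-a')$ with $e_\alpha:X_n\to F$ continuous ($e_\alpha=\kappa+\mu x$ on $\xi$). Thus $d_\xi(a)$ is the local slope of row $a$ on $\xi$, and $e_\alpha(x)$ is the local slope of column $x$ on $\alpha$. Note that $N$ is continuous on the compact space $A_n\times X_n$, hence bounded.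

Condition (S3) says that the rows with $|a|>q^{l_n}$, to be added later, are locally steeper than all present rows, and that some local slopes in $O$ are unused. Condition (S4) says that a row of slope $|a|>q^{l_n}$ rises by more than $q^n$ across an $s_n$-ball.

*State 0:* $A_0=\pi O$, $X_0=O$, $N(a,x)=ax$, $s_0=1$, $l_0=0$. Here $\Delta=(a-a')(x-x')$ and $d(a)=a$, so $d(A_0)=\pi O$, and (S1)–(S4) hold.

## 5. From state $n$ to state $n+1$

In each round $N$ is extended and never changed.

**Step 1 (the scale for the new rows).** This step finds a radius $\rho$ for the sets of attained values and a scale $s_{n+1}$ on which these sets do not depend on the exact position of $x,x'$.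

For $x,x'\in X_n$ put $E(x,x')=\{N(a,x)-N(a,x'):a\in A_n\}$; then $E(x',x)=-E(x,x')$. Let $Z=\{(x,x')\in X_n^2:|x-x'|>s_n\}$. This is the finite union of the products $\xi\times\xi'$ of distinct $s_n$-balls, so it is compact.

Let $\alpha$ be a ball of the partition in (S1), with center $a_\alpha$ and radius $r_\alpha$. For $(x,x')\in Z$ the function $a\mapsto N(a,x)-N(a,x')$ is affine on $\alpha$, with slope $\omega_\alpha(x,x')=e_\alpha(x)-e_\alpha(x')$, which is continuous on $Z$. By (S2) this function is injective on $\alpha$, and $\alpha$ has more than one point, so the slope is nonzero. By (B3), $\alpha$ is mapped onto the ball around $N(a_\alpha,x)-N(a_\alpha,x')$ of radius $|\omega_\alpha(x,x')|r_\alpha$. By (B5),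
$$\rho:=\min\{1,\ \min_\alpha\min_Z|\omega_\alpha|\,r_\alpha\}>0,\qquad \rho\in q^{\mathbb Z}.$$
By (B5) and uniform continuity there is $s\le s_n$, a power $q^{-j}$ with $j\ge0$, such that on each product of two $s$-balls contained in $Z$ all $|\omega_\alpha|$ are constant and all $N(a_\alpha,x)-N(a_\alpha,x')$ vary by at most $\rho$. On such a product the image of $\alpha$ is a ball of constant radius $\ge\rho$ whose center moves by at most $\rho$; so it is always the same ball. Hence for $(x,x')\in Z$ the set $E(x,x')$ is a union of $\rho$-balls and depends only on the $s$-balls containing $x$ and $x'$.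

Fix a power $s_{n+1}=q^{-j}$ ($j\ge 0$) with $s_{n+1}\le\min(s,\rho,s_n/q)$. Then choose $l_{n+1}>l_n$ with $q^{l_{n+1}}s_{n+1}\ge q^{n+1}$.

**Step 2 (almost vertical rows).** This step adds the next shell of steep slopes, classical on $s_n$-balls, with the large even shifts explained in Section 3.

Add $V^{(n)}=\{a\in F:q^{l_n}<|a|\le q^{l_{n+1}}\}$, a finite union of $q^{l_n}$-balls (these are its components), and put
$$N(a,x)=\gamma_\xi+ax\qquad(a\in V^{(n)},\ x\in\xi,\ \xi\text{ an }s_n\text{-ball of }X_n).\tag{2}$$
Here the $|\gamma_\xi|$ are distinct even powers of $q$, larger than $q^n$, larger than all $|N(a',x)-N(a',x')|$ with $a'\in A_n$ and $x,x'\in X_n$, and larger than $q^{l_{n+1}}\max_{x,x'\in X_n}|x-x'|$. For $a\in V^{(n)}$, $x\in\xi$, $x'\in\xi'$, $\xi\ne\xi'$ we have $N(a,x)-N(a,x')=\gamma_\xi-\gamma_{\xi'}+a(x-x')$, so (B1) gives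
$$|N(a,x)-N(a,x')|=\max(|\gamma_\xi|,|\gamma_{\xi'}|)\in q^{2\mathbb Z},\qquad >q^n.\tag{3}$$

*Check of (S2).* Let $x\ne x'$ and $a\neq a'$, at least one of $a,a'$ in $V^{(n)}$; by symmetry let $a\in V^{(n)}$.

- If $a'\in V^{(n)}$, then the shifts cancel and $\Delta=(a-a')(x-x')\neq0$.
- If $a'\in A_n$ and $x,x'$ lie in the same $s_n$-ball $\xi$, then $\Delta=(a-d_\xi(a'))(x-x')\ne0$, since $|d_\xi(a')|\le q^{l_n}<|a|$ by (S3).
- If $a'\in A_n$ and $x,x'$ lie in different $s_n$-balls, then $|N(a,x)-N(a,x')|>|N(a',x)-N(a',x')|$ by (3) and the choice of the $\gamma_\xi$.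

On $s_n$-balls of $X_n$ we have $d_\xi(a)=a$ for $a\in V^{(n)}$, and $1<|a|\le q^{l_{n+1}}$.

**Step 3 (filling rows).** This step adds rows so that, for $x,x'\in X_n$ in different $s_n$-balls, every value in $B_n$ is attained as $N(a,x)-N(a,x')$.

Let $\Xi$ be the finite set of $s_{n+1}$-balls of $X_n$, totally ordered, with a chosen center $x_\xi$ for each $\xi\in\Xi$. Let $\hat\xi\supseteq\xi$ be the $s_n$-ball containing $\xi$. For $\hat\xi\neq\hat\xi'$ let $E(\xi,\xi')$ be the common value of $E$ on $\xi\times\xi'$; it exists by Step 1, as $s_{n+1}\le s$. Let $\mathcal T$ be the finite set of triples $\tau=(\xi_0,\xi_0',B)$ with $\xi_0<\xi_0'$ in $\Xi$, $\hat\xi_0\ne\hat\xi_0'$, and $B\subset B_n\setminus E(\xi_0,\xi_0')$ a $\rho$-ball. Since $\rho\le1\le q^n$, both $B_n$ and $E(\xi_0,\xi_0')$ are unions of $\rho$-balls, so $B_n\setminus E(\xi_0,\xi_0')$ is the union of these balls $B$. Each $\tau$ will get one new component of rows, with target $(\xi_0,\xi_0')$, whose values there are exactly $B$.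

The constants are chosen in this order.

1. For each $s_n$-ball $\eta$ of $X_n$ the set $d_\eta(A_n)$ is compact and does not contain $O$, by (S3). So $O\setminus d_\eta(A_n)$ is open and nonempty, and there are a common $r\le1$ and elements $b_\eta\in O$ with $b_\eta+\{|z|\le r\}\subset O\setminus d_\eta(A_n)$ for all $\eta$.
2. Choose $\mu\ne0$ with $|\mu|<\rho$, $|\mu|\le r$, $r/|\mu|>|\mathcal T|$. By (B4) we can choose $\nu_\tau$ ($\tau\in\mathcal T$) with $|\nu_\tau|\le r$, pairwise incongruent mod $\mu O$. Put $\beta^\tau_\xi=b_{\hat\xi}+\nu_\tau$; so $|\beta^\tau_\xi|\le1$.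
3. Choose $\kappa^\tau_{\xi_0}=0$, $|\kappa^\tau_{\xi_0'}|=\rho$, and the remaining $|\kappa^\tau_\xi|$ (for fixed $\tau$) distinct and $>1$. As $\rho\le1$, we get $|\kappa^\tau_\xi-\kappa^\tau_{\xi'}|\ge\rho$ for $\xi\ne\xi'$.
4. Choose $K\ge1$ with $K\ge q^n$, $K\ge$ all $|\kappa^\tau_\xi|$, and $K\ge$ all $|N(a',x)-N(a',x')|$ with $a'\in A_n\cup V^{(n)}$, $x,x'\in X_n$.
5. Choose $\gamma^\tau_\xi$ such that the $|\gamma^\tau_\xi|$, for all $\tau=(\xi_0,\xi_0',B)$ and all $\xi\neq\xi_0$, are pairwise distinct and $>K$. Put $\gamma^\tau_{\xi_0}=\gamma^\tau_{\xi_0'}+c_B$ with some $c_B\in B$. Since $|c_B|\le q^n\le K$, we have $|\gamma^\tau_{\xi_0}|=|\gamma^\tau_{\xi_0'}|$.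

For each $\tau\in\mathcal T$ add a component $A^\tau\cong O$ and put
$$N(a,x)=\gamma^\tau_\xi+\kappa^\tau_\xi a+(\beta^\tau_\xi+\mu a)(x-x_\xi)\qquad(a\in O,\ x\in\xi\in\Xi).\tag{4}$$
So on $A^\tau$ the local slopes are $d_\xi(a)=\beta^\tau_\xi+\mu a$, they fill the coset $b_{\hat\xi}+\nu_\tau+\mu O$, and this coset lies in $b_{\hat\xi}+\{|z|\le r\}$.

*Values of the new rows.* Let $a\in A^\tau$, $x\in\xi$, $x'\in\xi'$, $\xi\ne\xi'$.

- Non-target case, $\{\xi,\xi'\}\neq\{\xi_0,\xi_0'\}$. Here $|\gamma^\tau_\xi|\ne|\gamma^\tau_{\xi'}|$: the only coincidence among these absolute values is between $\xi_0$ and $\xi_0'$. All other terms of $N(a,x)-N(a,x')$ have absolute value $\le K$: the terms $\kappa a$ by choice of $K$, the terms $(\beta+\mu a)(x-x_\xi)$ because they are $\le1$. So $|N(a,x)-N(a,x')|=\max(|\gamma^\tau_\xi|,|\gamma^\tau_{\xi'}|)>K$. For different $\tau$ these absolute values are different.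
- Target case, $(\xi,\xi')=(\xi_0,\xi_0')$. Then
$$N(a,x)-N(a,x')=c_B-\kappa^\tau_{\xi_0'}a+(\beta^\tau_{\xi_0}+\mu a)(x-x_{\xi_0})-(\beta^\tau_{\xi_0'}+\mu a)(x'-x_{\xi_0'}).$$
All terms except $c_B$ have absolute value $\le\rho$, because $s_{n+1}\le\rho$. The expression is affine in $a$ with slope $-\kappa^\tau_{\xi_0'}+\mu(x-x_{\xi_0})-\mu(x'-x_{\xi_0'})$, of absolute value exactly $\rho$, since $|\mu|s_{n+1}<\rho$. So as $a$ runs through $O$, the image is the $\rho$-ball containing $c_B$, that is, exactly $B$.

*Check of (S2)* for $a\in A^\tau$, $a'\neq a$, $x\ne x'$.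

- $a'\in A^\tau$. Then $N(a,x)-N(a',x)=(a-a')(\kappa^\tau_\xi+\mu(x-x_\xi))$ for $x\in\xi$, and this is injective in $x$. On a fixed $\xi$ this holds because $\mu\ne0$. For $x\in\xi$, $x'\in\xi'$, $\xi\neq\xi'$ it holds because $|\kappa^\tau_\xi-\kappa^\tau_{\xi'}|\ge\rho>|\mu|$, while $|x-x_\xi|,|x'-x_{\xi'}|\le1$.
- $a'$ in $A_n$, $V^{(n)}$, or $A^{\tau'}$ with $\tau'\neq\tau$, and $x,x'$ in one $\xi\in\Xi$. Then $\Delta=(d_\xi(a)-d_\xi(a'))(x-x')$, and $d_\xi(a)\in b_{\hat\xi}+\nu_\tau+\mu O\subset O\setminus d_{\hat\xi}(A_n)$. If $a'\in A_n$, then $d_\xi(a')\in d_{\hat\xi}(A_n)$. If $a'\in V^{(n)}$, then $d_\xi(a')=a'\notin O$. If $a'\in A^{\tau'}$, the cosets for $\tau$ and $\tau'$ are disjoint. So $\Delta\ne0$ in each case.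
- $a'\in A_n\cup V^{(n)}$, and $x,x'$ in different $\xi,\xi'\in\Xi$. In the non-target case $|N(a,x)-N(a,x')|>K\ge|N(a',x)-N(a',x')|$. In the target case, after possibly exchanging $x,x'$, the value of $a$ lies in $B\subset B_n$. The ball $B$ is disjoint from $E(x,x')$, which contains the value of $a'$ if $a'\in A_n$. If $a'\in V^{(n)}$, its value has absolute value $>q^n$ by (3), as $\hat\xi_0\ne\hat\xi_0'$, so it is not in $B$.
- $a'\in A^{\tau'}$, $\tau'\ne\tau$, and $x,x'$ in different $\xi,\xi'$. If $\{\xi,\xi'\}$ is the target for neither, the absolute values differ. If it is the target for exactly one, one value lies in $B_n$ and the other has absolute value $>K\ge q^n$. If it is the target for both, then by the ordering $\tau,\tau'$ have the same pair $(\xi_0,\xi_0')$, so their balls satisfy $B\neq B'$, and up to a common sign the values lie in the disjoint balls $B$ and $B'$.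

Let $A_{n+1}=A_n\sqcup V^{(n)}\sqcup\bigsqcup_{\tau}A^\tau$. On $A_{n+1}\times X_n$ condition (S1) holds with $s_{n+1}$: the coefficient of $ax$ is the old one on $A_n$, it is $1$ on $V^{(n)}$, and it is $\mu$ on $A^\tau$. Condition (S2) has been checked, and $|d_\xi|\le q^{l_{n+1}}$. Moreover $O\not\subseteq d_\xi(A_{n+1})$ for each $s_{n+1}$-ball $\xi\subset X_n$. Indeed, the ball $b_{\hat\xi}+\{|z|\le r\}\subset O$ is disjoint from $d_{\hat\xi}(A_n)$ and from $V^{(n)}$, and it consists of $r/|\mu|>|\mathcal T|$ cosets of $\mu O$, so the $|\mathcal T|$ cosets $b_{\hat\xi}+\nu_\tau+\mu O$ do not exhaust it. Finally, as $B_n=-B_n$ takes care of the order of $x,x'$,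
$$B_n\subset\{N(a,x)-N(a,x'):a\in A_{n+1}\}\quad\text{for }x,x'\in X_n\text{ not in a common }s_n\text{-ball}.\tag{5}$$

**Step 4 (filling columns).** This step adds cosets of $O$ to $X_n$ so that, for $a,a'\in A_{n+1}$ separated at scale $q^{-n}$, every value in $B_n$ is attained as $N(a,x)-N(a',x)$.

Call $a,a'\in A_{n+1}$ close if they lie in the same component and $|a-a'|\le q^{-n}$; this is an equivalence relation. Let $D\subset A_{n+1}^2$ be the set of non-close pairs. It is open and closed in $A_{n+1}^2$, hence compact, and it is disjoint from the diagonal. Put $G(a,a')=\{N(a,x)-N(a',x):x\in X_n\}$; so $G(a',a)=-G(a,a')$.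

*Constants.* Let $\xi$ be an $s_{n+1}$-ball of $X_n$ with center $x_\xi$. For $(a,a')\in D$ the function $x\mapsto N(a,x)-N(a',x)$ is affine on $\xi$ with slope $\theta_\xi(a,a')=d_\xi(a)-d_\xi(a')$, which is continuous on $D$ and nonzero by (S2). So $\xi$ is mapped onto the ball around $N(a,x_\xi)-N(a',x_\xi)$ of radius $|\theta_\xi(a,a')|s_{n+1}$. By (B5),
$$\rho':=\min\{q^{-1},\ \min_\xi\min_D|\theta_\xi|\,s_{n+1}\}>0.$$
By (B5) and uniform continuity there is $\delta_1\le q^{-n}$, not larger than the radius of any ball of the partition of $A_{n+1}$ in (S1), such that on each product of two $\delta_1$-balls of $A_{n+1}$ contained in $D$ all $|\theta_\xi|$ are constant and all $N(a,x_\xi)-N(a',x_\xi)$ vary by at most $\rho'$. (Since $\delta_1\le q^{-n}$, each product of two $\delta_1$-balls lies in $D$ or is disjoint from $D$.) As in Step 1, the image of $\xi$ is then the same ball, of radius $\ge\rho'$, throughout such a product. So for $(a,a')\in D$ the set $G(a,a')$ is a union of $\rho'$-balls and depends only on the $\delta_1$-balls containing $a$ and $a'$.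

Choose $k_0\in F$ with $|k_0|>1$ and $|k_0|>|e_\alpha(x)|$ for all partition balls $\alpha$ of $A_{n+1}$ and all $x\in X_n$; this is possible since the $e_\alpha$ are continuous and $X_n$ is compact. Choose $\delta\le\delta_1$ with $|k_0|\delta\le\rho'$. Let $\Omega$ be the finite set of $\delta$-balls of $A_{n+1}$, totally ordered, with centers $a_\alpha$. It refines the partition in (S1), and for $\alpha\in\Omega$ the function $e_\alpha$ is that of the larger ball.

Let $\mathcal S$ be the finite set of triples $\sigma=(\alpha_0,\alpha_0',B)$ with $\alpha_0<\alpha_0'$ in $\Omega$, $\alpha_0\times\alpha_0'\subset D$, and $B\subset B_n\setminus G(\alpha_0,\alpha_0')$ a $\rho'$-ball, where $G(\alpha_0,\alpha_0')$ is the common value of $G$ on $\alpha_0\times\alpha_0'$. These $B$ cover $B_n\setminus G(\alpha_0,\alpha_0')$. Choose: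

1. $\beta^\sigma:\Omega\to\pi O$ injective with $|\beta^\sigma_{\alpha_0}-\beta^\sigma_{\alpha_0'}|=\rho'$. This is possible since $\rho'\le q^{-1}$: take $0$, an element of absolute value $\rho'$, and further distinct elements.
2. $\lambda\neq0$ with $|\lambda|<\rho'$, $|\lambda|<|\beta^\sigma_\alpha-\beta^\sigma_{\alpha'}|$ for all $\sigma$ and all $\alpha\ne\alpha'$, and $1/|\lambda|\ge|\mathcal S|$; and $\nu_\sigma\in O$ pairwise incongruent mod $\lambda O$, which is possible by (B4).
3. $\gamma^\sigma_\alpha$ such that the $|\gamma^\sigma_\alpha|$, for all $\sigma$ and all $\alpha\ne\alpha_0$, are pairwise distinct, larger than $q^n$ (hence $>1$), and larger than all $|N(a,x)-N(a',x)|$ with $a,a'\in A_{n+1}$, $x\in X_n$; and $\gamma^\sigma_{\alpha_0}=\gamma^\sigma_{\alpha_0'}+c_B$ with some $c_B\in B$. Then $|\gamma^\sigma_{\alpha_0}|=|\gamma^\sigma_{\alpha_0'}|$.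

Fix once and for all an enumeration of the countable set $F/O$. For each $\sigma\in\mathcal S$ let $x_\sigma+O$ be the next coset not used so far, and put
$$N(a,x_\sigma+z)=\gamma^\sigma_\alpha+(k_0+\nu_\sigma)(a-a_\alpha)+\beta^\sigma_\alpha z+\lambda(a-a_\alpha)z\qquad(z\in O,\ a\in\alpha\in\Omega).\tag{6}$$
Note that $|(k_0+\nu_\sigma)(a-a_\alpha)|\le|k_0|\delta\le\rho'$ and $|a-a_\alpha|\le\delta\le1$.

*Values of the new columns.* Let $x=x_\sigma+z$, $a\in\alpha$, $a'\in\alpha'$, $\alpha\neq\alpha'$.

- Non-target case, $\{\alpha,\alpha'\}\ne\{\alpha_0,\alpha_0'\}$. Then $|\gamma^\sigma_\alpha|\neq|\gamma^\sigma_{\alpha'}|$, and all other terms have absolute value $\le1$. So $|N(a,x)-N(a',x)|=\max(|\gamma^\sigma_\alpha|,|\gamma^\sigma_{\alpha'}|)$. For different $\sigma$ these absolute values are different.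
- Target case, $(\alpha,\alpha')=(\alpha_0,\alpha_0')$. Then $N(a,x)-N(a',x)$ is $c_B$ plus terms of absolute value $\le\rho'$. It is affine in $z$ with slope $\beta^\sigma_{\alpha_0}-\beta^\sigma_{\alpha_0'}+\lambda(a-a_{\alpha_0}-a'+a_{\alpha_0'})$, of absolute value exactly $\rho'$. So as $z$ runs through $O$, the image is exactly $B$.

*Check of (S2)* for $a\neq a'$, $x\ne x'$, with at least one of $x,x'$ new.

- $x=x_\sigma+z$ and $x'=x_\sigma+z'$ in one new coset. Then $N(a,x)-N(a,x')=(z-z')(\beta^\sigma_\alpha+\lambda(a-a_\alpha))$ for $a\in\alpha$, and this is injective in $a$. On a fixed $\alpha$ this holds because $\lambda\neq0$; for $\alpha\ne\alpha'$ it holds because $|\beta^\sigma_\alpha-\beta^\sigma_{\alpha'}|>|\lambda|\ge|\lambda(a-a_\alpha)|$, and likewise for $a'\in\alpha'$.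
- $x=x_\sigma+z$ new, $x'\in X_n$. If $a,a'$ are in the same $\alpha$, then $\Delta=(k_0+\nu_\sigma+\lambda z-e_\alpha(x'))(a-a')\neq0$, since $|\nu_\sigma+\lambda z|\le1<|k_0|$ and $|e_\alpha(x')|<|k_0|$. If they are in different $\alpha,\alpha'$, then in the non-target case $|N(a,x)-N(a',x)|>|N(a,x')-N(a',x')|$. In the target case, up to a common sign, the value at $x$ lies in $B$, which is disjoint from the set $G(\alpha_0,\alpha_0')$ containing the value at $x'$.
- $x=x_\sigma+z$, $x'=x_{\sigma'}+z'$ with $\sigma\ne\sigma'$. If $a,a'$ are in the same $\alpha$, then $\Delta=(\nu_\sigma-\nu_{\sigma'}+\lambda(z-z'))(a-a')\ne0$. Let them be in different $\alpha,\alpha'$. If $\{\alpha,\alpha'\}$ is the target for neither $\sigma$ nor $\sigma'$, the absolute values differ. If it is the target for exactly one, one value lies in $B_n$ and the other has absolute value $>q^n$. If it is the target for both, then up to a common sign the values lie in disjoint balls $B\ne B'$.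

Let $X_{n+1}=X_n\cup\bigcup_\sigma(x_\sigma+O)$. Every $s_{n+1}$-ball of $X_{n+1}$ lies in $X_n$ or in a new coset. Condition (S1) holds with the partition $\Omega$ and $s_{n+1}$; on new cosets the coefficient of $ax$ is $\lambda\ne0$. On $s_{n+1}$-balls in new cosets $d_\xi(a)=\beta^\sigma_\alpha+\lambda(a-a_\alpha)\in\pi O$, so (S3) holds there; on $X_n$ it was checked in Step 3. Condition (S4) holds by the choice of $l_{n+1}$. Moreover
$$B_n\subset\{N(a,x)-N(a',x):x\in X_{n+1}\}\quad\text{for }a,a'\in A_{n+1}\text{ not close}.\tag{7}$$
This is state $n+1$.

## 6. The round from state 0 to state 1 by hand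

Since $X_0=O$ is a single $s_0$-ball, $Z=\varnothing$ and $\rho=1$, and we may take $s=1$. So $s_1=q^{-1}$ and $l_1=2$ are allowed: $q^2q^{-1}\ge q$. Then $V^{(0)}=\{1<|a|\le q^2\}$, with $N(a,x)=\gamma+ax$; we need $|\gamma|$ to be an even power of $q$ larger than $q^2$, say $|\gamma|=q^4$. There are no two different $s_0$-balls, so $\mathcal T=\varnothing$ and no filling rows occur. Thus $A_1=\pi O\sqcup V^{(0)}$, where the components of $V^{(0)}$ are $1$-balls, and for $n=0$ close means "in the same component".

Let $a,a'$ be non-close. If both lie in $V^{(0)}$, then $|a-a'|\ge q$, and $G(a,a')=(a-a')O$ contains $B_0=O$: nothing is missing. If $a\in V^{(0)}$ and $a'\in\pi O$, then $G(a,a')=\gamma+(a-a')O$ has all its elements of absolute value $q^4$: all of $O$ is missing. In both cases $|\theta_\xi|=|a-a'|\ge q$, so $|\theta_\xi|s_1\ge1$ and $\rho'=q^{-1}$. One may take $\delta_1=q^{-1}$ (the radius of $\pi O$). Further $e_\alpha(x)=x$, so $|k_0|=q$ works, and then $\delta=q^{-2}$. The set $\Omega$ has $q$ balls in $\pi O$ and $q^4-q^2$ balls in $V^{(0)}$, and $O$ consists of $q$ balls of radius $q^{-1}$. Hence $|\mathcal S|=q\cdot(q^4-q^2)\cdot q=q^6-q^4$.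 For $F=\mathbb Q_2$ this first round adds $48$ cosets of $\mathbb Z_2$ to $X_0$.

## 7. The limit function

Put $A=\bigcup A_n$ (the topological sum of all components), $X=\bigcup X_n\subset F$ (a union of cosets of $O$), and $N:A\times X\to F$. We have $s_n\to0$ and $l_n\to\infty$. As $l_0=0$, the set $V:=\bigcup_nV^{(n)}$ is $\{a\in F:|a|>1\}$ with its usual topology, and it is open and closed in $A$. Every point of $A\times X$ lies in some $A_n\times X_n$ and has an open neighborhood $\alpha\times\xi$ as in (S1), so $N$ is continuous.

**(P1).** *For $x\ne x'$ the map $a\mapsto N(a,x)-N(a,x')$ is a bijection $A\to F$; for $a\neq a'$ the map $x\mapsto N(a,x)-N(a',x)$ is a bijection $X\to F$.*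

*Proof.* Injectivity is (S2). For surjectivity let $c\in F$. In the first case choose $n$ so large that $|c|\le q^n$, $x,x'\in X_n$ and $|x-x'|>s_n$, and apply (5). In the second case choose $n$ so large that $|c|\le q^n$, $a,a'\in A_{n+1}$, and $a,a'$ are not close in round $n$, and apply (7). $\square$

**(P2).** *The solution $a$ of $N(a,x)-N(a,x')=c$ depends continuously on $(c,x,x')$, $x\ne x'$; the solution $x$ of $N(a,x)-N(a',x)=c$ depends continuously on $(c,a,a')$, $a\neq a'$.*

*Proof.* Let $a_0$ be the solution for $(c_0,x_0,x_0')$. Take $n$ with $a_0\in A_n$ and $x_0,x_0'\in X_n$, the partition ball $\alpha\ni a_0$, and the $s_n$-balls $\xi\ni x_0$, $\xi'\ni x_0'$. On $\alpha\times\xi\times\xi'$ we have $N(a,x)-N(a,x')=g(x,x')+\omega(x,x')a$ with $g,\omega$ continuous, and $\omega(x_0,x_0')\ne0$ by injectivity. Near $(c_0,x_0,x_0')$ the element $(c-g)/\omega$ is defined and continuous, and since it equals $a_0$ at the base point, it lies in the open set $\alpha$; so it is the unique solution. Similarly, near a solution $x_0$ for $(c_0,a_0,a_0')$, with partition balls $\alpha\ni a_0$, $\alpha'\ni a_0'$ and an $s_n$-ball $\xi\ni x_0$,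 we have $N(a,x)-N(a',x)=g(a,a')+\omega(a,a')x$ on $\alpha\times\alpha'\times\xi$ with $\omega(a_0,a_0')\ne0$, and $x=(c-g)/\omega$. $\square$

For fixed $a\neq a'$ the map $x\mapsto N(a,x)-N(a',x)$ is therefore a homeomorphism $X\to F$. So $X$ is not compact, hence infinitely many cosets of $O$ are used. As we always took the next unused coset of an enumeration, all of them are used, and $X=F$.

The next two statements control what happens near vertical lines. (V1) says that a very steep line through a point with abscissa $x$ near $x_0$ meets a given bounded family of lines at abscissas near $x_0$. (V2) says that two points almost above each other, but at different heights, are joined by a very steep line.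

**(V1).** *Let $x_0\in X$, $S$ a neighborhood of $x_0$, and $A''\subset A$, $Q\subset F$ compact. There are $R$ and a neighborhood $S'\subset S$ of $x_0$ such that for $a\in V$ with $|a|>R$, $x\in S'$, $a'\in A''$, $e\in Q$ we have $a\ne a'$, and the unique $w\in X$ with*
$$N(a,w)-N(a,x)=N(a',w)+e\tag{8}$$
*lies in $S$.*

*Proof.* Choose $k$ such that $x_0\in X_k$; $A''\subset A_k$ (possible since $A''$ is compact and meets only finitely many components); the $s_k$-ball $S'$ of $x_0$ lies in $S$; and $q^k\ge|N(a',x)+e|$ for all $a'\in A''$, $x\in x_0+O$, $e\in Q$ (possible since $N$ is bounded on the compact set $A''\times(x_0+O)$). Let $R=q^{l_k}$.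

If $|a|>R$, then $a\in V^{(n)}$ for some $n\ge k$. In particular $a\notin A_k$, so $a\ne a'$, and existence and uniqueness of $w$ follow from (P1). Let $\xi$ be the $s_n$-ball of $x$; then $\xi\subset S'\subset X_k\subset X_n$. For $w\in\xi$ we have $N(a,w)-N(a,x)=a(w-x)$ by (2), and $N(a',w)-N(a',x)=d_\xi(a')(w-x)$ with $|d_\xi(a')|\le q^{l_n}<|a|$ by (S3). So for $w\in\xi$ equation (8) reads $(a-d_\xi(a'))(w-x)=N(a',x)+e$. Put
$$w=x+\frac{N(a',x)+e}{a-d_\xi(a')} .$$
Then $|w-x|\le q^k/|a|<q^{k-l_n}\le q^{n-l_n}\le s_n$ by (S4). So $w\in\xi\subset S$, and $w$ is the solution. $\square$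

**(V2).** *Let $x_0\in X$, $c_0\neq0$, $R>0$. There are neighborhoods $S$ of $x_0$ and $T$ of $c_0$ such that for $x\ne x'$ in $S$ and $c\in T$ the unique $a$ with $N(a,x)-N(a,x')=c$ lies in $V$ and satisfies $|a|>R$.*

*Proof.* Choose $k$ with $x_0\in X_k$, $q^k\ge|c_0|$, $q^{l_k}\ge R$. Let $T=\{c:|c-c_0|<|c_0|\}$, and let $S$ be a ball around $x_0$ of radius $\le s_k$ and $<|c_0|q^{-l_k}$. For $x\neq x'$ in $S$ and $c\in T$ put $a=c/(x-x')\in F$. As $|c|=|c_0|$, we get $|a|>q^{l_k}\ge R$, so $a\in V^{(n)}$ with $n\ge k$. Moreover $|x-x'|=|c_0|/|a|<q^{k-l_n}\le q^{n-l_n}\le s_n$ by (S4). So $x,x'$ lie in one $s_n$-ball of $X_n$, and $N(a,x)-N(a,x')=a(x-x')=c$ by (2). $\square$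

## 8. The plane and its topologies

The points are the elements of $P=X\times F=F\times F$. The lines are $[a,c]=\{(x,N(a,x)+c):x\in X\}$ for $(a,c)\in A\times F$, with slope $a$, and $v_x=\{x\}\times F$ for $x\in X$, with slope $\infty$.

**Step 5 (the affine plane axioms).** This step uses only (P1). Points $(x,y),(x',y')$ with $x\neq x'$ lie on no common vertical line, and they lie on $[a,c]$ if and only if $N(a,x)-N(a,x')=y-y'$ and $c=y-N(a,x)$; this holds for exactly one $(a,c)$. Distinct points with $x=x'$ lie on $v_x$ and on no other line. If $a\neq a'$, then $[a,c]$ and $[a',c']$ meet in exactly one point; also $v_x$ and $[a,c]$ meet in exactly one point. Distinct lines of equal slope are disjoint, and through each point there is exactly one line of each slope. So parallelism is equality of slopes, and the parallel axiom holds. The points $(0,0),(0,1),(1,0)$ are not collinear, because the only line through the first two is $v_0$.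

**Step 6 (topologies).** This step defines the line space, and checks that it is Hausdorff, locally compact, and non-discrete. $P$ has the product topology. Let $\Pi=A\cup\{\infty\}$, with $A$ open and the sets $\{\infty\}\cup\{a\in V:|a|>R\}$ as a neighborhood base at $\infty$. Since $V\cup\{\infty\}\cong\pi O$ via $a\mapsto1/a$, $\infty\mapsto0$, the space $\Pi$ is locally compact Hausdorff; it is the topological sum of $A':=A\setminus V$ and the compact space $V\cup\{\infty\}$. Fix $a_0\in A'$ (for instance in $A_0$). Topologize $\mathcal L$ by gluing two charts:

- chart 1: $A\times F\to\mathcal L$, $(a,c)\mapsto[a,c]$, bijective onto the non-vertical lines;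
- chart 2: $X\times(\Pi\setminus\{a_0\})\to\mathcal L$, $(z,\varpi)\mapsto$ the line of slope $\varpi$ through $(z,N(a_0,z))$, bijective onto the lines not parallel to $[a_0,0]$, as each of these meets $[a_0,0]$ exactly once.

Since $a_0\ne\infty$, every line is in a chart. The overlap is $(A\setminus\{a_0\})\times F$ in chart 1 and $X\times(A\setminus\{a_0\})$ in chart 2, open in both. The line $[a,c]$ passes through $(z,N(a_0,z))$ if and only if $c=N(a_0,z)-N(a,z)$. So the transition is $(z,a)\mapsto(a,N(a_0,z)-N(a,z))$. It is continuous, it is bijective by (P1), and its inverse is continuous by (P2). So both charts are open embeddings of locally compact, non-discrete Hausdorff spaces. The slope map $\mathcal L\to\Pi$ is continuous, since it is a coordinate projection in each chart. Two distinct lines in a common chart are separated there. Two lines in no common chart have slopes $a_0$ and $\infty$, and they are separated by the slope map. Hence $\mathcal L$ is Hausdorff, locally compact, and non-discrete. So is $P$.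

**Step 7 (joining is continuous).** We join $(x,y)$ and $(x',y')$. At pairs with $x\neq x'$ the join is $[a,y-N(a,x)]$ with $a$ from (P2), which is continuous in chart 1. Now consider a pair $(x_0,y_0),(x_0,y_0')$ with $y_0\ne y_0'$; the join is $v_{x_0}$, with chart 2 coordinates $(x_0,\infty)$. For pairs nearby there are two cases.

- $x=x'$: the join is $v_x$, with coordinates $(x,\infty)$.
- $x\neq x'$: by (V2), with $c=y-y'$ near $c_0=y_0-y_0'$, the slope is some $a\in V$ with $|a|$ as large as we please. The first coordinate is the unique $z$ with $N(a,z)+y-N(a,x)=N(a_0,z)$, that is, $N(a,z)-N(a,x)=N(a_0,z)-y$. By (V1) with $A''=\{a_0\}$ and $e=-y$ in a compact neighborhood of $-y_0$, this $z$ lies in any prescribed neighborhood of $x_0$ once $|a|$ is large and $x$ is near $x_0$.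

**Step 8 (intersecting is continuous).** For $[a,c],[a',c']$ with $a\ne a'$ the intersection is $(x,N(a,x)+c)$ with $N(a,x)-N(a',x)=c'-c$; this is continuous by (P2). Two vertical lines are parallel, so there remains the pair $v_{x_0}$, $[a_1,c_1]$. Take lines near $v_{x_0}$, with chart 2 coordinates $(z,\varpi)$ near $(x_0,\infty)$, and lines $[a',c']$ near $[a_1,c_1]$. If $\varpi=\infty$, the intersection is $(z,N(a',z)+c')$. If $\varpi=a\in V$, the first line is $[a,N(a_0,z)-N(a,z)]$, and the intersection is $(w,N(a',w)+c')$ with $w$ the unique solution of
$$N(a,w)-N(a,z)=N(a',w)+c'-N(a_0,z).$$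
Apply (V1) with $z$ in the role of $x$, with $A''$ a compact neighborhood of $a_1$, and with $e=c'-N(a_0,z)$ in a compact set: $w$ is in any prescribed neighborhood of $x_0$ when $|a|$ is large and $z$ is near $x_0$. In both cases the second coordinate is close to $N(a_1,x_0)+c_1$ by continuity of $N$.

**Step 9 (drawing parallels is continuous).** For $\ell=[a,c]$ and $p=(x,y)$ the parallel is $[a,y-N(a,x)]$, which is continuous in chart 1. Consider $\ell=v_{x_1}$ and $p_0=(x_0,y_0)$. For $(p,\ell')$ near $(p_0,v_{x_1})$ the slope $\varpi$ of $\ell'$ is near $\infty$. The parallel to $\ell'$ through $p=(x,y)$ has chart 2 coordinates $(z,\varpi)$, where $z=x$ if $\varpi=\infty$, and otherwise $N(a,z)-N(a,x)=N(a_0,z)-y$ with $a=\varpi\in V$. By (V1) with $A''=\{a_0\}$ and $e=-y$, $z$ is near $x_0$ when $|a|$ is large and $p$ is near $p_0$.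

Hence we have a topological affine plane with $P=F\times F$ and with $P$, $\mathcal L$ locally compact and non-discrete. The maps $(x,y)\mapsto(x,y+c)$ are homeomorphisms of $P$; they send $[a,c']$ to $[a,c'+c]$ and $v_x$ to itself, so they take lines to lines.

## 9. Odd powers of $q$ force infinitely many filling rows

**Step 10 (infinitely many filling components $A^\tau$ occur).** This is where the even shifts pay off. Suppose only finitely many occur. Then $A=A_{n_0}\cup\bigcup_{n\ge n_0}V^{(n)}$ for some $n_0$. Fix $x\neq x'$ in $X_0$; enlarging $n_0$, we may assume $|x-x'|>s_n$ for all $n\ge n_0$. For $a\in V^{(n)}$ with $n\ge n_0$, the points $x,x'$ lie in different $s_n$-balls of $X_n$, so (3) gives $|N(a,x)-N(a,x')|\in q^{2\mathbb Z}$. For $a$ in the compact set $A_{n_0}$ the values $N(a,x)-N(a,x')$ are bounded. Hence elements of $F$ whose absolute value is a large odd power of $q$ are not attained, contradicting (P1).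

**Step 11 (no pencil is compact).** The set $A'=A\setminus V$ is closed in $\Pi$, and by Step 10 it is a topological sum of infinitely many nonempty components. So $A'$ is not compact, and neither is $\Pi$. For each $p\in P$ the slope map $\mathcal L_p\to\Pi$ is continuous, and it is surjective because there is a line of each slope through $p$. Hence $\mathcal L_p$ is not compact. By (i) the plane has no compact projective completion. This proves Theorem 1: connectedness in (ii) cannot be replaced by non-discreteness. $\blacksquare$
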